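\title{The fractional chromatic number of the skew-partition graph}

\begin{abstract}
Two partitions of a set of $k^2$ points into $k$ cells of size $k$ are skew if every cell of one meets every cell of the other in exactly one point. We prove that the graph $P(k)$ of skew pairs has fractional chromatic number $k+1$ for every $k\ge2$, as was conjectured. The proof shows that the eigenvalues of $P(k)$ on functions orthogonal to the constants have absolute value at most $d/k$, where $d$ is the valency. This follows from a sharp bound on the angle between the fixed spaces of the row group and the column group of an $a\times b$ grid in a nontrivial irreducible representation of $S_{ab}$, proved by induction on the number of rows. The same bound gives a sharp inequality for pairs of families with no skew pair, and it determines the maximum cocliques of $P(k)$.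
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $k\ge2$. The vertices of the \emph{skew-partition graph} $P(k)$ are the partitions of $\{1,\dots,k^2\}$ into $k$ cells, each of size $k$. Two partitions are adjacent, or \emph{skew}, if every cell of one meets every cell of the other in at most one point. Since a cell has $k$ points and the other partition has $k$ cells, ``at most one'' can be replaced by ``exactly one''. The model of a skew pair is the pair (rows, columns) of a $k\times k$ grid. For $k=2$ the three ways of splitting four points into two pairs are pairwise skew, so $P(2)=K_3$. The symmetric group on the $k^2$ points acts transitively on the vertices and preserves adjacency.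

A \emph{coclique} of a graph $\Gamma$ is a set of pairwise non-adjacent vertices, and $\alpha(\Gamma)$ is the largest size of a coclique. The \emph{fractional chromatic number} $\chi^*(\Gamma)$ is the least total weight of an assignment of nonnegative weights to the cocliques in which the cocliques through each vertex have total weight at least $1$. If $\Gamma$ is vertex transitive, then $\chi^*(\Gamma)=|V(\Gamma)|/\alpha(\Gamma)$ \cite{GR}. So for $P(k)$ the question is how large a family of partitions can be if any two of them have cells sharing at least two points.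

The obvious way to build such a family is to fix the two points. For distinct $i,j$ let $S_{i,j}$ be the set of partitions in which $i$ and $j$ lie in a common cell. This is a coclique. The cell of $i$ contains $k-1$ of the other $k^2-1$ points, all equally likely, so $S_{i,j}$ has density $\frac{k-1}{k^2-1}=\frac1{k+1}$ in the vertex set. Hence $\chi^*(P(k))\le k+1$. The same bound comes from the homomorphism to the Kneser graph $K(k^2-1,k-1)$ that sends a partition to its cell through the point $k^2$, with that point removed.

The obvious lower bound uses cliques: a coclique contains at most one vertex of a clique, so $\chi^*$ is at least the size of any clique. In a clique of $P(k)$ the cells through a fixed point have only that point in common, so a clique has at most $\frac{k^2-1}{k-1}=k+1$ vertices. Equality holds if and only if there is an affine plane of order $k$, the partitions being its parallel classes of lines. This gives $\chi^*(P(k))=k+1$ when $k$ is a prime power. If there is no affine plane of order $k$, cliques give at most $k$. The cocliques $S_{i,j}$, on the other hand,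 do not depend on the arithmetic of $k$, and it has been conjectured that $\chi^*(P(k))=k+1$ for all $k$. We prove this.

\begin{theorem}\label{thm:chi}
For all $k\ge2$, $\alpha(P(k))=|V(P(k))|/(k+1)$ and $\chi^*(P(k))=k+1$.
\end{theorem}

The proof replaces cliques by eigenvalues, and it gives more. For a set $X$ of size $ab$, call a partition into $a$ cells of size $b$ and a partition into $b$ cells of size $a$ \emph{skew} if all their cell intersections have size exactly $1$.

\begin{theorem}\label{thm:more}
\begin{enumerate}
\item[(a)] Let $k\ge2$ and let $d=(k!)^{k-1}$ be the valency of $P(k)$. Every eigenvalue of $P(k)$ on functions orthogonal to the constants lies in $[-d/k,d/k]$, and $-d/k$ is the least eigenvalue.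
\item[(b)] Let $a,b\ge2$ and $|X|=ab$. Let $\mathcal F$ be a family of partitions of $X$ into $a$ cells of size $b$, and $\mathcal G$ a family of partitions of $X$ into $b$ cells of size $a$, such that no $P\in\mathcal F$ and $Q\in\mathcal G$ are skew. If the densities $\mu$ of $\mathcal F$ and $\nu$ of $\mathcal G$ lie in $[0,1)$, then
\[
\frac{\mu}{1-\mu}\cdot\frac{\nu}{1-\nu}\le\frac1{ab}.
\]
Equality is attained.
\item[(c)] For all $k\ge2$, the maximum cocliques of $P(k)$ are exactly the sets $S_{i,j}$.
\end{enumerate}
\end{theorem}

All of this rests on one estimate. Let $a,b\ge1$, $N=ab$, $X=[a]\times[b]$ and $G=\operatorname{Sym}(X)$. The \emph{row group} $R\le G$ consists of the permutations that preserve every row $\{i\}\times[b]$, and the \emph{column group} $C\le G$ of those that preserve every column $[a]\times\{m\}$. For a unitary representation $V$ of $G$ and a subgroup $K$, let $V^K$ be the space of $K$-fixed vectors and $e_K$ the orthogonal projection onto it. We write $S^{(N-j,j)}$ for the irreducible representation of $G$ indexed by the partition $(N-j,j)$; a concrete model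 is recalled in Section~\ref{sec:facts}.

\begin{theorem}\label{thm:angle}
Let $a,b\ge1$. For every nontrivial irreducible unitary representation $V$ of $G$ and every $v\in V^C$,
\[
\|e_Rv\|^2\le\frac1{ab}\,\|v\|^2 .
\]
If $a,b\ge2$, equality with $v\ne0$ forces $V\cong S^{(N-2,2)}$.
\end{theorem}

In other words, the cosine of the angle between a row-invariant and a column-invariant vector of $V$ is at most $1/\sqrt{ab}$ in absolute value. For the trivial representation the cosine is $1$, so that case must be excluded. The spaces $V^R$ and $V^C$ need not be lines (in the representation on functions $X\to\mathbb C$ of sum zero they have dimensions $a-1$ and $b-1$), and we do not compute them. Instead we remove one row at a time. Each step needs one explicit computation, and that computation takes place in a multiplicity-free module. Rectangular grids enter because removing a row from a square grid does not leave a square.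

Section~\ref{sec:transfer} derives Theorems~\ref{thm:chi} and~\ref{thm:more}(a),(b) from Theorem~\ref{thm:angle}. Section~\ref{sec:small} develops the induction step and carries it out by hand for the $3\times3$ grid. Section~\ref{sec:general} supplies what remains for general grids, and Section~\ref{sec:unique} proves Theorem~\ref{thm:more}(c).

\section{Fixed vectors and functions on subsets}\label{sec:facts}

Representations are finite-dimensional, complex and unitary. We use the following standard facts about a finite group $G$ and a representation $U$ of it.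

\begin{enumerate}
\item[(F1)] For $K\le G$ the projection onto $U^K$ is the average $e_K=|K|^{-1}\sum_{g\in K}g$. Hence $e_Kg=ge_K=e_K$ for $g\in K$, $e_Ke_L=e_K$ for $L\le K$, and $ge_Kg^{-1}=e_{gKg^{-1}}$ for $g\in G$. If $K$ and $L$ commute elementwise, then $e_Ke_L=e_Le_K=e_{KL}$.
\item[(F2)] (Frobenius reciprocity.) If $G$ acts transitively on a set $\Omega$ with point stabilizer $K$, an irreducible representation $V$ occurs in the space of functions on $\Omega$ with multiplicity $\dim V^K$.
\item[(F3)] For $V$ irreducible with character $\chi_V$, the \emph{$V$-isotypic component} of $U$ is the sum of all submodules isomorphic to $V$. The projection onto it is $\frac{\dim V}{|G|}\sum_{g\in G}\overline{\chi_V(g)}\,g$.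
\end{enumerate}

Now let $G=\operatorname{Sym}(X)$ with $|X|=N$, acting on functions on $j$-subsets by $(gw)(J)=w(g^{-1}J)$, with the inner product $\sum_Jw(J)\overline{w'(J)}$. For $0\le j\le N/2$ let $W_j$ be the space of functions $w$ on $j$-subsets of $X$ such that
\[
\sum_{J\supset Y}w(J)=0\quad\text{for every $(j-1)$-subset $Y$ of $X$.}
\]
Thus $W_0$ is the trivial representation, $W_1$ consists of the functions on points with sum zero, and $W_2$ consists of the weightings of pairs whose sum at every point is zero.

\begin{enumerate}
\item[(F4)] $W_j\cong S^{(N-j,j)}$ is irreducible, the $W_j$ are pairwise non-isomorphic, and for $b\le N/2$ the space of functions on $b$-subsets is isomorphic to $W_0\oplus W_1\oplus\dots\oplus W_b$ \cite{James}.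
\end{enumerate}

Theorem~\ref{thm:angle} will always be applied to reducible representations, in the following form.

\begin{lemma}\label{lem:sums}
Suppose that Theorem~\ref{thm:angle} holds for the $a\times b$ grid. Let $U$ be any representation of $G$, and let $v\in U^C$ be orthogonal to $U^G$. Then $\|e_Rv\|^2\le\frac1{ab}\|v\|^2$. If $a,b\ge2$ and equality holds, then $v$ lies in the $W_2$-isotypic component of $U$.
\end{lemma}

\begin{proof}
Write the orthogonal complement of $U^G$ as an orthogonal sum of irreducible submodules $V_1,\dots,V_s$, all nontrivial, and write $v=\sum v_i$ with $v_i\in V_i$. The projection onto $V_i$ commutes with $G$, so $v_i\in V_i^C$. Also $e_Rv_i\in V_i$, so $\|e_Rv\|^2=\sum\|e_Rv_i\|^2\le\frac1{ab}\sum\|v_i\|^2$. Equality forces equality for each $i$, hence $V_i\cong W_2$ whenever $v_i\ne0$.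
\end{proof}

\section{From skew partitions to the two projections}\label{sec:transfer}

In this section we assume Theorem~\ref{thm:angle}. Let $a,b\ge2$ and $X=[a]\times[b]$. Let $\Omega_1$ be the set of partitions of $X$ into $a$ cells of size $b$ and $\Omega_2$ the set of partitions into $b$ cells of size $a$. Let $P_0\in\Omega_1$ be the partition into rows and $Q_0\in\Omega_2$ the partition into columns. The row group enters because it is transitive on the partitions skew to $P_0$. Let $D\le R$ be the group of simultaneous column permutations $(i,m)\mapsto(i,\pi m)$, $\pi\in S_b$.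

\begin{lemma}\label{lem:orbit}
The partitions skew to $P_0$ are the partitions $rQ_0$ with $r\in R$, and the stabilizer of $Q_0$ in $R$ is $D$. In particular there are $(b!)^{a-1}$ of them, and $P(k)$ has valency $(k!)^{k-1}$.
\end{lemma}

\begin{proof}
Each $rQ_0$ is skew to $rP_0=P_0$. Conversely, let $Q$ be skew to $P_0$, with cells labeled $1,\dots,b$. The map sending $(i,m)$ to the unique point of row $i$ in cell $m$ lies in $R$ and takes $Q_0$ to $Q$. An element $(i,m)\mapsto(i,\pi_im)$ of $R$ maps column $m$ onto a column exactly when $\pi_im$ does not depend on $i$, so the stabilizer is $D$. The orbit has size $|R|/|D|=(b!)^a/b!$.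
\end{proof}

Equip $\Omega_1$, $\Omega_2$ and $G$ with uniform probability measures. For $g\in L^2(\Omega_2)$ and $P\in\Omega_1$ let $(Tg)(P)$ be the average of $g(Q)$ over the partitions $Q$ skew to $P$. When $a=b=k$ we have $\Omega_1=\Omega_2=V(P(k))$ and $T=\mathbf A/d$, where $\mathbf A$ is the adjacency matrix. To see $T$ as a projection we lift functions to $G$: for $f\in L^2(\Omega_1)$ and $g\in L^2(\Omega_2)$ put
\[
f^{\mathrm{row}}(\sigma)=f(\sigma P_0),\qquad g^{\mathrm{col}}(\sigma)=g(\sigma Q_0)\qquad(\sigma\in G).
\]
If $\sigma$ is uniform in $G$, then $\sigma P_0$ and $\sigma Q_0$ are uniform in $\Omega_1$ and $\Omega_2$, so both lifts preserve norms and means. Let $G$ act on $L^2(G)$ by right translation, $(\rho(\tau)F)(\sigma)=F(\sigma\tau)$. The $\rho(G)$-fixed vectors are the constants.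

\begin{proposition}\label{prop:T}
We have $T1=1$. If $g\in L^2(\Omega_2)$ and $g\perp1$, then $Tg\perp1$ and $\|Tg\|\le\|g\|/\sqrt{ab}$; if equality holds, $g^{\mathrm{col}}$ lies in the $W_2$-isotypic component of $(L^2(G),\rho)$.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:orbit}, as $r$ runs over $R$ the partition $\sigma rQ_0$ runs over the partitions skew to $\sigma P_0$, each $|D|$ times. Therefore
\[
(Tg)^{\mathrm{row}}(\sigma)=\frac1{|R|}\sum_{r\in R}g(\sigma rQ_0)=\frac1{|R|}\sum_{r\in R}g^{\mathrm{col}}(\sigma r)=(e_Rg^{\mathrm{col}})(\sigma).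
\]
Right translation preserves means, so $Tg$ has the mean of $g$. Since $C$ fixes $Q_0$, the function $g^{\mathrm{col}}$ is $\rho(C)$-invariant, and it is orthogonal to the constants if $g$ is. Lemma~\ref{lem:sums} gives the rest.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(b)]
Put $f=1_{\mathcal F}-\mu$ and $g=1_{\mathcal G}-\nu$. These have mean zero, and $\|f\|^2=\mu(1-\mu)$, $\|g\|^2=\nu(1-\nu)$. By hypothesis $T1_{\mathcal G}$ vanishes on $\mathcal F$. Since $f\perp1$, $Tg\perp1$ and $T1=1$,
\begin{equation}\label{eq:expand}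
0=\langle1_{\mathcal F},T1_{\mathcal G}\rangle=\mu\nu+\langle f,Tg\rangle .
\end{equation}
The Cauchy--Schwarz inequality and Proposition~\ref{prop:T} give $\mu^2\nu^2\le\mu(1-\mu)\nu(1-\nu)/(ab)$. If $\mu\nu>0$, divide by $\mu\nu(1-\mu)(1-\nu)$, which is positive as $\mu,\nu<1$; if $\mu\nu=0$ there is nothing to prove.

For equality, fix two points and let $\mathcal F$ and $\mathcal G$ consist of all partitions in $\Omega_1$ and $\Omega_2$ that have these points in a common cell. No skew pair occurs, $\mu=\frac{b-1}{ab-1}$ and $\nu=\frac{a-1}{ab-1}$, so the product is $\frac{b-1}{b(a-1)}\cdot\frac{a-1}{a(b-1)}=\frac1{ab}$.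
\end{proof}

In this example every inequality above is an equality and $g\ne0$. So for all $a,b\ge2$ the constant in Theorem~\ref{thm:angle} is attained, necessarily in $W_2$, and no step of its proof can afford a loss.

\begin{proof}[Proof of Theorem~\ref{thm:chi}]
Let $S$ be a coclique of density $\mu$. Then $\mu<1$, since $P(k)$ has edges. No partition is skew to itself, so Theorem~\ref{thm:more}(b) applies with $\mathcal F=\mathcal G=S$ and $a=b=k$. It gives $\frac\mu{1-\mu}\le\frac1k$, that is, $\mu\le\frac1{k+1}$. The cocliques $S_{i,j}$ attain this density, so $\alpha(P(k))=|V(P(k))|/(k+1)$, and vertex transitivity gives $\chi^*(P(k))=k+1$.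
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(a)]
The first claim is Proposition~\ref{prop:T} with $\mathbf A=dT$. Together with the eigenvalue $d$ on the constants, it shows that all eigenvalues are at least $-d/k$. Let $S$ be any coclique of density $\frac1{k+1}$, for instance $S_{i,j}$, and let $f=1_S-\frac1{k+1}$. Then $\|f\|^2=k/(k+1)^2$, and \eqref{eq:expand} gives
\begin{equation}\label{eq:rayleigh}
\langle f,Tf\rangle=-\frac1{(k+1)^2}=-\frac1k\,\|f\|^2 .
\end{equation}
The least eigenvalue of the symmetric matrix $\mathbf A$ is the minimum of $\langle f,\mathbf Af\rangle/\|f\|^2$, so it is at most $-d/k$.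
\end{proof}

\section{Removing a row, and the $3\times3$ grid}\label{sec:small}

We turn to Theorem~\ref{thm:angle}. If $a=1$ then $R=G$ and $e_R=0$ on $V$; if $b=1$ then $C=G$ and $V^C=0$. The first case with content can be seen directly.

\begin{example}[the $2\times2$ grid]\label{ex:22}
Let the rows be $\{1,2\},\{3,4\}$ and the columns $\{1,3\},\{2,4\}$. Here $R$ is the stabilizer of the $2$-subset $\{1,2\}$, so by (F2) and (F4) only $W_0,W_1,W_2$ have $R$-fixed vectors, and each has a line of them; the same holds for $C$. In $W_1$ the fixed vectors $(1,1,-1,-1)$ and $(1,-1,1,-1)$ are orthogonal. In $W_2$, adding the conditions at the points $1,2$ and subtracting those at $3,4$ gives $w_{12}=w_{34}$, and in the same way $w_{13}=w_{24}$ and $w_{14}=w_{23}$. So $W_2$ is the plane of triples $(w_{12},w_{13},w_{14})$ with sum zero. The group $R$ fixes $(2,-1,-1)$ and $C$ fixes $(-1,2,-1)$. The cosine of their angle is $-\frac36=-\frac12$, and its square is $\frac14=\frac1{ab}$. This is the eigenvalue $-1=-d/k$ of $P(2)=K_3$, divided by $d=2$.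
\end{example}

For any grid with two rows, $R$ is still the stabilizer of a subset, and the problem is a computation with one vector in each $W_j$. Grids with two columns reduce to this, because Theorem~\ref{thm:angle} bounds the operator norm of $e_Re_C$, which equals that of its adjoint $e_Ce_R$. The first grid that needs a new idea is $3\times3$. We prove that case in this section. The three lemmas it requires are no harder for general grids, so we state them for all $a,b\ge2$.

Throughout, $R_i$ is the symmetric group of row $i$ and $e_i=e_{R_i}$. By (F1) the $e_i$ are commuting projections with product $e_R$. Let $A$ be row $1$, $X'=X\setminus A$, and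
\[
M=|X'|=(a-1)b=N-b,\qquad G'=\operatorname{Sym}(X'),\qquad K=R_1\times G' .
\]
Thus $K$ is the stabilizer of the set $A$, and $M\ge b\ge2$ because $a\ge2$.

\subsection*{The recursion}
Apply $e_1$ first. The vector $e_1v$ is still invariant under the column group of the smaller grid $X'$, so the bound for $X'$ controls the remaining projections $e_2\cdots e_a$. It says nothing, however, about the part of $e_1v$ that is fixed by all of $G'$. That part is $e_Kv$, and it survives unchanged.

\begin{lemma}\label{lem:remove}
Let $a,b\ge2$ and suppose that Theorem~\ref{thm:angle} holds for the $(a-1)\times b$ grid. For any representation $U$ of $G$ and any $v\in U^C$,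
\[
\|e_Rv\|^2\le\Big(1-\frac1M\Big)\|e_Kv\|^2+\frac1M\,\|e_1v\|^2 .
\]
\end{lemma}

\begin{proof}
The row and column groups of the grid $X'$ are $R'=R_2\cdots R_a$ and $C'=C\cap G'$. Since $C'$ commutes with $R_1$, the vector $e_1v$ is $C'$-invariant. Write $e_1v=e_Kv+v'$, where $e_Kv=e_{G'}e_1v$. Then $v'$ is $C'$-invariant, orthogonal to $U^{G'}$, and $\|v'\|^2=\|e_1v\|^2-\|e_Kv\|^2$. We have $e_Rv=e_{R'}e_1v=e_Kv+e_{R'}v'$, and $e_{R'}v'$ is again orthogonal to $U^{G'}$, so $\|e_Rv\|^2=\|e_Kv\|^2+\|e_{R'}v'\|^2$. Lemma~\ref{lem:sums} for $G'$ gives $\|e_{R'}v'\|^2\le\frac1M\|v'\|^2$.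
\end{proof}

It remains to bound $\|e_Kv\|^2$ and $\|e_1v\|^2$.

\subsection*{One row against all columns}
Since $K$ is the stabilizer of a $b$-subset and $b\le N/2$, the term $\|e_Kv\|^2$ can be computed in the modules $W_j$. For $1\le j\le b$ define $\omega_0,\dots,\omega_j$, depending on $j$, by $\omega_0=1$ and
\begin{equation}\label{eq:rec}
(b-j+1+l)\,\omega_l+(M-l)\,\omega_{l+1}=0\qquad(0\le l\le j-1),
\end{equation}
where $M-l>0$ because $l<j\le b\le M$. Explicitly, $\omega_l=(-1)^l\prod_{s=0}^{l-1}\frac{b-j+1+s}{M-s}$. Put
\[
y_j(t)=\sum_{l=0}^j\binom jl(1-t)^{j-l}t^l\,\omega_l,\qquad t_0=\frac{a-1}a=\frac MN,\qquad\theta_j=y_j(t_0).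
\]

\begin{lemma}\label{lem:overlap}
Let $a,b\ge2$, and let $V$ be a nontrivial irreducible representation of $G$ with $V^K\ne0$. Then $V\cong W_j$ for some $1\le j\le b$, and $\|e_Kv\|^2\le\theta_j\|v\|^2$ for all $v\in V^C$.
\end{lemma}

\begin{proof}
By (F2) and (F4), $V\cong W_j$ with $1\le j\le b$ and $\dim V^K=1$. An isomorphism of irreducible unitary representations is a multiple of an isometry, so we may take $V=W_j$. Let $u$ be a unit vector in $V^K$. For $v\in V^C$,
\[
\|e_Kv\|=|\langle v,u\rangle|=|\langle e_Cv,u\rangle|=|\langle v,e_Cu\rangle|\le\|v\|\,\|e_Cu\| ,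
\]
so it suffices to show that $\|e_Cu\|^2=\langle e_Cu,u\rangle$ equals $\theta_j$.

A function on $j$-subsets is $K$-invariant if and only if its value at $J$ depends only on $l=|J\setminus A|$. Let $Y$ be a $(j-1)$-subset with $|Y\setminus A|=l$. It extends to a $j$-subset by one of the $b-(j-1-l)$ unused points of $A$, which keeps $l$, or by one of the $M-l$ unused points of $X'$, which raises $l$ by one. So the condition defining $W_j$ is the recurrence \eqref{eq:rec}, and $W_j^K$ is spanned by $w_A$, where for a $b$-subset $B$ we put $w_B(J)=\omega_{|J\setminus B|}$. Note that $c\,w_A=w_{cA}$ for $c\in G$. Take $u=w_A/\|w_A\|$.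

Inner products with $u$ are sums over all $j$-subsets, but they can be read off from the subsets of $A$ alone. Let $\ell(f)$ be the average of $f(J)$ over the $j$-subsets $J\subseteq A$. This is a $K$-invariant linear functional on $W_j$, so it is the inner product with a vector of $W_j^K$, and $\ell(w_A)=\omega_0=1$ fixes the scalar: $\ell(f)=\langle f,w_A\rangle/\|w_A\|^2$. Hence $\langle cu,u\rangle=\ell(w_{cA})$, and $\langle e_Cu,u\rangle$ is the average of $\omega_{|J\setminus cA|}$ over $c\in C$ and $J\subseteq A$.

Fix $J\subseteq A$ and let $c\in C$ be uniform. A point $(1,m)$ of $J$ lies in $cA$ if and only if $c^{-1}(1,m)\in A$, and since $c$ preserves column $m$ this means that $c$ fixes $(1,m)$. This has probability $1/a$, independently for different columns, and the points of $J$ lie in different columns. So $|J\setminus cA|$ is binomial with parameters $j$ and $t_0$, and the average is $y_j(t_0)$.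
\end{proof}

\begin{example}\label{ex:theta}
For the $2\times3$ grid, $M=3$ and $t_0=\frac12$. The sequences $(\omega_l)$ for $j=1,2,3$ are $(1,-1)$, $(1,-\frac23,1)$, $(1,-\frac13,\frac13,-1)$, so
\[
\theta_1=0,\qquad\theta_2=\tfrac14\big(1-\tfrac43+1\big)=\tfrac16,\qquad\theta_3=\tfrac18(1-1+1-1)=0 .
\]
Here $K=R$, so Lemma~\ref{lem:overlap} proves Theorem~\ref{thm:angle} for this grid. For the $3\times3$ grid, $M=6$ and $t_0=\frac23$. The sequences are $(1,-\frac12)$, $(1,-\frac13,\frac15)$, $(1,-\frac16,\frac1{15},-\frac1{20})$, so
\[
\theta_1=0,\qquad\theta_2=\tfrac19\big(1-\tfrac43+\tfrac45\big)=\tfrac7{135},\qquad\theta_3=\tfrac1{27}\big(1-1+\tfrac45-\tfrac25\big)=\tfrac2{135}.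
\]
\end{example}

Now take the $3\times3$ grid, a nontrivial irreducible $V$ and a unit vector $v\in V^C$. Put $\xi=\|e_Rv\|^2$ and $q=\|e_1v\|^2$. Lemmas~\ref{lem:remove} and~\ref{lem:overlap} and Example~\ref{ex:theta} give
\begin{equation}\label{eq:33}
\xi\le\tfrac56\cdot\tfrac7{135}+\tfrac16\,q=\tfrac7{162}+\tfrac16\,q .
\end{equation}
The target is $\frac19=\frac{18}{162}$, and the trivial bound $q\le1$ gives only $\frac{34}{162}$. We need to know how much of $v$ the single projection $e_1$ destroys.

\subsection*{The loss at one row}
For $I\subseteq[a]$ put $v_I=\prod_{i\in I}(1-e_i)\prod_{i\notin I}e_i\,v$. These are the components of $v$ in the common eigenspaces of the $e_i$, so they are mutually orthogonal with sum $v$. Moreover $v_\emptyset=e_Rv$ and $\|e_iv\|^2=\sum_{I\not\ni i}\|v_I\|^2$. Every component other than $v_\emptyset$ is killed by at least one $e_i$. For three rows, by the symmetry used in the proof below, this yields $3q\le3\xi+2(1-\xi)$, and then \eqref{eq:33} gives $\xi\le\frac{25}{153}$, still more than $\frac19=\frac{17}{153}$. The missing gain comes from the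 group $D$, which lies in $R$ and normalizes $C$. Averaging over $D$ does not change $e_Rv$, and it removes the components killed by only one $e_i$.

\begin{lemma}\label{lem:loss}
Let $a,b\ge2$, let $U$ be any representation of $G$, and let $v\in U^C$.
\begin{enumerate}
\item[(i)] The vector $e_Dv$ is fixed by $C$ and by $D$, $e_Re_Dv=e_Rv$, and $\|e_Dv\|\le\|v\|$ with equality only if $e_Dv=v$.
\item[(ii)] If $v$ is a unit vector fixed by $C$ and by $D$, then $\|e_1v\|^2\le1-\frac2a+\frac2a\|e_Rv\|^2$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) For $c\in C$ and $\pi\in D$ we have $c\pi v=\pi(\pi^{-1}c\pi)v=\pi v$, because $D$ normalizes $C$. So $e_Dv\in U^C$. The other claims hold because $D\le R$ and $e_D$ is the orthogonal projection onto $U^D$.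

(ii) We first show $v_{\{i\}}=0$. Let $e^{(i)}=\prod_{l\ne i}e_l$. Any $\pi_i\in R_i$ permutes row $i$ by some $\pi\in S_b$; let $\pi'\in\prod_{l\ne i}R_l$ permute each of the other rows by the same $\pi$. Then $\pi'\pi_i\in D$ fixes $v$, the projection $e^{(i)}$ absorbs $\pi'$, and $\pi_i$ commutes with $e^{(i)}$. Thus
\[
\pi_ie^{(i)}v=e^{(i)}\pi_iv=e^{(i)}\pi'\pi_iv=e^{(i)}v .
\]
So $e^{(i)}v$ is $R_i$-invariant, and $v_{\{i\}}=(1-e_i)e^{(i)}v=0$. With $\xi=\|e_Rv\|^2$, the components with $|I|\ge2$ therefore have total squared norm $1-\xi$, and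
\[
\sum_{i=1}^a\|e_iv\|^2=\sum_I(a-|I|)\|v_I\|^2\le a\xi+(a-2)(1-\xi)=a-2+2\xi .
\]
The permutation $c$ that interchanges $(1,m)$ and $(i,m)$ for every $m$ lies in $C$ and conjugates $R_1$ to $R_i$. Hence $e_iv=ce_1c^{-1}v=ce_1v$, all $\|e_iv\|$ are equal, and we divide by $a$.
\end{proof}

Invariance under $D$ is needed in (ii). Let $v\in W_1$ be a unit vector constant on columns. Its restriction to each row has sum zero, so $e_i$ kills the part of $v$ on row $i$ and fixes the rest. Then $e_Rv=0$ and $\|e_1v\|^2=1-\frac1a>1-\frac2a$. In the application to partitions the invariance is automatic, since $D$ fixes $Q_0$.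

We can now finish the $3\times3$ case. By (i) we may assume that $v$ is fixed by $D$, and (ii) gives $q\le\frac13+\frac23\xi$. Substituting in \eqref{eq:33},
\[
\xi\le\tfrac7{162}+\tfrac9{162}+\tfrac19\,\xi,\qquad\text{so}\qquad\tfrac89\,\xi\le\tfrac8{81},\qquad\xi\le\tfrac19 .
\]

\section{General grids}\label{sec:general}

Two things remain: to show that $\theta_2$ is always the largest of the $\theta_j$, and to check that the recursion closes for all $a$ and $b$.

\subsection*{Comparing the numbers $\theta_j$}
The $\theta_j$ are alternating sums with much cancellation, as Example~\ref{ex:theta} shows, so we do not estimate them term by term. Instead we let the parameter $t$ vary. The polynomials $y_j$ turn out to be eigenfunctions of a second-order operator that does not depend on $j$, with eigenvalues increasing in $j$, and they can be compared by looking at interior minima.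

\begin{lemma}\label{lem:ode}
Let $Ly=t(1-t)y''+(Nt-M)y'$. For $1\le j\le b$,
\[
Ly_j=\kappa_jy_j,\quad\kappa_j=j(N+1-j),\qquad y_j(0)=1,\qquad y_j(1)=(-1)^j\prod_{s=0}^{j-1}\frac{b-s}{M-s}.
\]
\end{lemma}

\begin{proof}
The boundary values are $\omega_0$ and $\omega_j$. Let $B_{n,l}=\binom nl t^l(1-t)^{n-l}$ for $0\le l\le n$, and $B_{n,l}=0$ otherwise. Pascal's rule and the product rule give
\[
B_{j,l}=(1-t)B_{j-1,l}+tB_{j-1,l-1},\qquad B_{j,l}'=j(B_{j-1,l-1}-B_{j-1,l}),
\]
\[
lB_{n,l}=ntB_{n,l}+t(1-t)B_{n,l}' .
\]
Write $y=y_j$, $\phi=\sum_{l=0}^{j-1}\omega_lB_{j-1,l}$ and $\psi=\sum_{l=0}^{j-1}\omega_{l+1}B_{j-1,l}$. The first two identities give $y=(1-t)\phi+t\psi$ and $y'=j(\psi-\phi)$, hence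
\[
\psi-\phi=\frac{y'}j,\qquad\phi=y-\frac{ty'}j,\qquad\psi=y+\frac{(1-t)y'}j .
\]
Write \eqref{eq:rec} as $(b-j+1)\omega_l+M\omega_{l+1}-l(\omega_{l+1}-\omega_l)=0$, multiply by $B_{j-1,l}$ and sum over $l$. By the third identity,
\[
(b-j+1)\phi+M\psi-(j-1)t(\psi-\phi)-t(1-t)(\psi-\phi)'=0 .
\]
Substitute and multiply by $j$. The coefficient of $y$ is $j(b-j+1+M)=\kappa_j$, that of $y'$ is $-(b-j+1)t+M(1-t)-(j-1)t=M-Nt$, and that of $y''$ is $-t(1-t)$.
\end{proof}

\begin{proposition}\label{prop:theta}
Let $a,b\ge2$ and $\theta=\dfrac{ab-2}{a^2b(M-1)}>0$. Then $\theta_2=\theta$, and $\theta_j<\theta$ for all other $j$ with $1\le j\le b$. Consequently, if $V$ is a nontrivial irreducible representation of $G$ and $v\in V^C$, then $\|e_Kv\|^2\le\theta\|v\|^2$, and equality with $v\ne0$ forces $V\cong W_2$.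
\end{proposition}

\begin{proof}
Recall $1-t_0=b/N$ and $t_0=M/N$. For $j=1$, $\omega_1=-\frac bM$ and $\theta_1=\frac bN-\frac MN\cdot\frac bM=0$. For $j=2$, $\omega_1=-\frac{b-1}M$ and $\omega_2=\frac{b(b-1)}{M(M-1)}$, so
\[
\theta_2=\frac1{N^2}\Big[b^2-2b(b-1)+\frac{b(b-1)M}{M-1}\Big]=\frac b{N^2}\Big[1+\frac{b-1}{M-1}\Big]=\frac{b(N-2)}{N^2(M-1)}=\theta .
\]

For $j\ge3$ we use one observation: if $h$ is a polynomial and $t_1\in(0,1)$ is a minimum point of $h$ on $[0,1]$, then $h'(t_1)=0$ and $h''(t_1)\ge0$, so $Lh(t_1)\ge0$.

First, $y_2\ge0$ on $[0,1]$. Both boundary values are positive, so a negative minimum would be interior, and there $0\le Ly_2=\kappa_2y_2<0$.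

Now let $3\le j\le b$ and $h=y_2-y_j$. Then $h(0)=0$, and
\[
h(1)\ge\prod_{s=0}^{1}\frac{b-s}{M-s}-\prod_{s=0}^{j-1}\frac{b-s}{M-s}\ge0,
\]
because $b\le M$ makes every factor lie in $(0,1]$. By Lemma~\ref{lem:ode},
\begin{equation}\label{eq:Lh}
Lh=\kappa_jh-(\kappa_j-\kappa_2)\,y_2,\qquad\kappa_j-\kappa_2=(j-2)(N-1-j)>0,
\end{equation}
where the sign uses $j\le N/2<N-1$. A negative minimum of $h$ would be interior, and there the left side of \eqref{eq:Lh} is nonnegative while the right side is negative. So $h\ge0$ on $[0,1]$. If $h(t_0)=0$, then $t_0\in(0,1)$ is a minimum point, so $Lh(t_0)\ge0$, while the right side is $-(\kappa_j-\kappa_2)\theta_2<0$. Hence $h(t_0)>0$, that is, $\theta_j<\theta_2$.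

For the last statement, if $V^K=0$ then $\|e_Kv\|^2=0<\theta\|v\|^2$ for $v\ne0$, and otherwise we apply Lemma~\ref{lem:overlap}.
\end{proof}

\subsection*{Closing the induction}

\begin{proof}[Proof of Theorem~\ref{thm:angle}]
The cases $a=1$ and $b=1$ were settled at the start of Section~\ref{sec:small}. Fix $b\ge2$, let $a\ge2$, and assume the theorem for the $(a-1)\times b$ grid. By Lemma~\ref{lem:loss}(i) it suffices to prove the inequality for a unit vector $v$ fixed by $C$ and $D$. Put $\xi=\|e_Rv\|^2$ and $p=\|e_Kv\|^2$. Lemmas~\ref{lem:remove} and~\ref{lem:loss}(ii) give $M\xi\le(M-1)p+1-\frac2a+\frac2a\xi$, that is,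
\begin{equation}\label{eq:step}
\Big(M-\frac2a\Big)\xi\le(M-1)\,p+1-\frac2a .
\end{equation}
By Proposition~\ref{prop:theta}, $p\le\theta$, and
\begin{equation}\label{eq:close}
(M-1)\theta+1-\frac2a=\frac{ab-2}{a^2b}+1-\frac2a=1-\frac1a-\frac2{a^2b}=\frac1{ab}\Big(M-\frac2a\Big).
\end{equation}
Since $M-\frac2a\ge2-1>0$, we obtain $\xi\le\frac1{ab}$.

Suppose that a unit vector $v\in V^C$ has $\|e_Rv\|^2=\frac1{ab}$. The inequality applied to $e_Dv$ gives $\frac1{ab}=\|e_Re_Dv\|^2\le\frac1{ab}\|e_Dv\|^2$, so $e_Dv=v$ by Lemma~\ref{lem:loss}(i), and \eqref{eq:step} applies to $v$. Comparing it with \eqref{eq:close} gives $(M-1)p\ge(M-1)\theta$. As $M\ge2$, we get $p\ge\theta$, and Proposition~\ref{prop:theta} yields $V\cong W_2$.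
\end{proof}

\section{The maximum cocliques}\label{sec:unique}

For $k=2$ the maximum cocliques of $P(2)=K_3$ are the single vertices, and these are the sets $S_{i,j}$. Let $k\ge3$, $X=[k]\times[k]$, $N=k^2\ge9$ and $\Omega=V(P(k))$. For distinct $x,y\in X$ let $s_{xy}$ be the indicator function of $S_{x,y}$. The equality case of Theorem~\ref{thm:angle} will show that the indicator function of a maximum coclique is a linear combination of the $s_{xy}$. A combinatorial argument then shows that a $0/1$-valued combination involves essentially one pair.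

\begin{lemma}\label{lem:span}
If $S$ is a coclique of density $\frac1{k+1}$, then $1_S=\sum_{\{x,y\}}w_{xy}s_{xy}$ for some real numbers $w_{xy}=w_{yx}$.
\end{lemma}

\begin{proof}
Let $f=1_S-\frac1{k+1}$. By \eqref{eq:rayleigh} and the Cauchy--Schwarz inequality, $\|Tf\|\ge\|f\|/k$. So equality holds in Proposition~\ref{prop:T}, and $\rho(\epsilon)f^{\mathrm{col}}=f^{\mathrm{col}}$, where $\epsilon=\sum_\tau\eta(\tau)\tau$ is the projection of (F3) for $W_2$ and $\eta$ is a class function.

This is a statement about right translation, whereas the action $(\tau f)(P)=f(\tau^{-1}P)$ on $L^2(\Omega)$ corresponds to left translation: $(\tau f)^{\mathrm{col}}=\lambda(\tau)f^{\mathrm{col}}$, where $(\lambda(\tau)F)(\sigma)=F(\tau^{-1}\sigma)$. The two isotypic projections agree. Indeed, substituting $\tau=\sigma^{-1}\tau_1^{-1}\sigma$, and using that a permutation is conjugate to its inverse,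
\[
(\rho(\epsilon)F)(\sigma)=\sum_\tau\eta(\tau)F(\sigma\tau)=\sum_{\tau_1}\eta(\tau_1)F(\tau_1^{-1}\sigma)=(\lambda(\epsilon)F)(\sigma).
\]
Hence $(\epsilon f)^{\mathrm{col}}=f^{\mathrm{col}}$, and $\epsilon f=f$ because the lift is injective. So $f$ lies in the $W_2$-isotypic component $E$ of $L^2(\Omega)$.

Let $H$ be the stabilizer of $P_0$ in $G$. It is transitive on points, so $W_1^H=0$. It has two orbits on pairs, the pairs inside a row and the others. An invariant function with values $\beta,\gamma$ on these lies in $W_2$ if and only if $(k-1)\beta+(k^2-k)\gamma=0$, so $\dim W_2^H=1$. By (F2), $L^2(\Omega)$ contains $W_0$ once, $W_1$ not at all and $W_2$ once; in particular $E\cong W_2$. The map $w\mapsto\sum w_{xy}s_{xy}$ from functions on pairs to $L^2(\Omega)$ commutes with $G$, and its domain is $W_0\oplus W_1\oplus W_2$ by (F4). It sends $W_0$ onto the constants, since $\sum s_{xy}=k\binom k2$, it kills $W_1$, and it sends $W_2$ to $0$ or onto $E$. The image contains the nonconstant functions $s_{xy}$, so it is $\mathbb C1\oplus E$ and contains $1_S$. Taking real parts makes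 the coefficients real.
\end{proof}

\begin{lemma}\label{lem:boolean}
Let $k\ge3$, and let $\Phi=\sum_{\{x,y\}}w_{xy}s_{xy}$ with real coefficients $w_{xy}=w_{yx}$. If $\Phi$ is nonconstant and takes only the values $0$ and $1$, then $\Phi=s_{ij}$ or $\Phi=1-s_{ij}$ for some pair $\{i,j\}$.
\end{lemma}

\begin{proof}
The value $\Phi(P)$ is the sum of $w$ over the pairs inside cells of $P$. We test it by exchanging two points, which compares the coefficients at one point with those at the other.

\emph{Step 1: exchanging two points.} Fix $x\ne y$, let $Z=X\setminus\{x,y\}$, $r=|Z|=N-2$, and $\delta_{xy}(z)=w_{yz}-w_{xz}$ for $z\in Z$. We claim that $\delta=\delta_{xy}$ is constant on $Z$ with at most one exception. For $Y\subseteq Z$ write $\delta(Y)=\sum_{z\in Y}\delta(z)$. Let $Y_1,Y_2\subset Z$ be disjoint $(k-1)$-sets. Take a partition with cells $Y_1\cup\{x\}$ and $Y_2\cup\{y\}$, and exchange $x$ and $y$. The value of $\Phi$ changes by $\delta(Y_1)-\delta(Y_2)$, so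
\begin{equation}\label{eq:swap}
\delta(Y_1)-\delta(Y_2)\in\{-1,0,1\}.
\end{equation}
Let $z,z'\in Z$ be distinct. Since $r\ge2k-1$, we can choose $Y_1\ni z$ and $Y_2$ with $z'\notin Y_1\cup Y_2$. Applying \eqref{eq:swap} before and after replacing $z$ by $z'$ in $Y_1$ shows $\delta(z')-\delta(z)\in\mathbb Z$. Order the values as $\delta_1\ge\dots\ge\delta_r$, and let $Y_1$ carry the largest $k-1$ values and $Y_2$ the smallest $k-1$. Then $\sum_{i=1}^{k-1}(\delta_i-\delta_{r+1-i})\le1$, and the terms are nonnegative integers, nonincreasing in $i$. Because $k\ge3$ there is a second term, and it must vanish, since otherwise the first two terms would sum to at least $2$. So $\delta_2=\dots=\delta_{r-1}$. The nonnegative integers $\delta_1-\delta_2$ and $\delta_{r-1}-\delta_r$ have sum $\delta_1-\delta_r\le1$, so at most one of them is nonzero. This proves the claim. Let $\gamma_{xy}$ be the value that $\delta_{xy}$ takes with at most one exception.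

\emph{Step 2: normalization.} The coefficients are not determined by $\Phi$ up to an additive constant in $\Phi$, and we use this freedom to make every $\gamma_{xy}$ zero. For real numbers $a_y$,
\[
\sum_{\{y,z\}}(a_y+a_z)s_{yz}=\sum_ya_y\sum_{z\ne y}s_{yz}=(k-1)\sum_ya_y
\]
is a constant function. Fix $x_0\in X$, put $a_{x_0}=0$ and $a_y=\gamma_{x_0y}$ for $y\ne x_0$, and replace $w_{yz}$ by $w_{yz}-a_y-a_z$. Now $\Phi=c_0+\sum w_{xy}s_{xy}$ for a constant $c_0$. Each $\delta_{xy}$ has changed by the constant $a_x-a_y$, so the claim of Step~1 still holds, and now $\gamma_{x_0y}=0$ for all $y\ne x_0$. Let $x,y\ne x_0$ be distinct. Then $w_{xz}=w_{x_0z}=w_{yz}$ for all $z\notin\{x,y,x_0\}$ with at most two exceptions, so $\delta_{xy}$ vanishes at $N-5\ge4$ or more points, and $\gamma_{xy}=0$. We have shown: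
\begin{equation}\label{eq:star}
\text{for all $x\ne y$: $w_{xz}=w_{yz}$ for all $z\notin\{x,y\}$ with at most one exception.}
\end{equation}

\emph{Step 3: a point with equal coefficients.} Suppose that for every $z$ the function $x\mapsto w_{xz}$ on $X\setminus\{z\}$ is nonconstant. If one of its values is taken $n$ times, $1\le n\le N-2$, then at least $n(N-1-n)\ge N-2$ pairs $\{x,y\}$ have $w_{xz}\ne w_{yz}$. By \eqref{eq:star} each pair is counted for at most one $z$, so $N(N-2)\le\binom N2$, which is false for $N>3$. Hence there are a point $z_0$ and a number $h$ with $w_{xz_0}=h$ for all $x\ne z_0$.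

\emph{Step 4: at most one exceptional pair.} Call a pair $\{x,y\}$ bad if $w_{xy}\ne h$. Bad pairs avoid $z_0$. If $\{x,u\}$ and $\{x,u'\}$ were distinct bad pairs, then $w_{xu}\ne h=w_{z_0u}$ and $w_{xu'}\ne h=w_{z_0u'}$, contradicting \eqref{eq:star} for $x$ and $z_0$. So distinct bad pairs are disjoint. If $\{u,u'\}$ and $\{v,v'\}$ were disjoint bad pairs, then $\{v,u'\}$ and $\{u,v'\}$ would not be bad, so $w_{uu'}\ne h=w_{vu'}$ and $w_{vv'}\ne h=w_{uv'}$, contradicting \eqref{eq:star} for $u$ and $v$. So there is at most one bad pair. Since $\sum s_{xy}$ is constant and $\Phi$ is not, there is exactly one, say $\{i,j\}$, and $\Phi=c_1+c_2s_{ij}$ with $c_2\ne0$. The function $s_{ij}$ takes both values $0$ and $1$, so $\{c_1,c_1+c_2\}=\{0,1\}$.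
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(c)]
Let $k\ge3$. By Theorem~\ref{thm:chi} the maximum cocliques are the cocliques of density $\frac1{k+1}$, and the sets $S_{i,j}$ are among them. If $S$ is one, Lemmas~\ref{lem:span} and~\ref{lem:boolean} give $1_S=s_{ij}$ or $1_S=1-s_{ij}$. The second function has mean $\frac k{k+1}\ne\frac1{k+1}$, so $S=S_{i,j}$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{GR}
Godsil and Royle, \emph{Algebraic Graph Theory}, Chapter~7.

\bibitem{James}
James, \emph{The Representation Theory of the Symmetric Groups}.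

\end{thebibliography}
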